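\numberwithin{equation}{section}
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}


\title{Regularity of weakly $p$-harmonic maps into geodesic balls\\ of radius less than $\pi/(2\sqrt{\kappa})$}

\begin{abstract}
Let $2\le p<n$, let $\Omega\subset\mathbb R^n$ be a bounded domain and let $Z$ be a compact Riemannian manifold with sectional curvature at most $\kappa>0$. We prove that every weakly $p$-harmonic map $U\in H^{1,p}(\Omega,Z)$ whose image lies in a geodesic ball $\mathbb B_R(Q)$ that is disjoint from the cut locus of $Q$ and has radius $R<\pi/(2\sqrt\kappa)$ is continuous in all of $\Omega$. No stationarity is assumed. The point is that such a map is automatically the unique minimizer of the $p$-energy, among maps into the same ball, for its own boundary values. This follows from a two-point inequality for a chord-like function on $\mathbb B_R(Q)\times\mathbb B_R(Q)$. Minimality gives the monotonicity formula. A differential inequality for $\cos(\sqrt\kappa\,d(U,Q))$,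 tested with a radial cutoff, then makes the scaled energy small at every point, and a small-energy theorem concludes. We also obtain existence and uniqueness for the Dirichlet problem, an interior H\"older estimate with any exponent below $1$, $C^{1,\gamma}$ regularity and a Liouville theorem, and we show that the bound on $R$ is sharp.
\end{abstract}

\section{Introduction}

\subsection{The question}

Let $\Omega\subset\mathbb R^n$ be a bounded domain with the Euclidean metric, let $2\le p<n$, and let $Z$ be a compact Riemannian manifold, isometrically embedded in $\mathbb R^N$, with sectional curvature bounded above by a constant $\kappa>0$. We write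
\[
H^{1,p}(\Omega,Z)=\{U\in H^{1,p}(\Omega,\mathbb R^N):\ U(x)\in Z\ \text{for a.e. }x\}.
\]
A map $U\in H^{1,p}(\Omega,Z)$ is \emph{weakly $p$-harmonic} if it is a critical point of the $p$-energy $\int_\Omega|\nabla U|^p\,dx$ with respect to variations of its values in $Z$, and \emph{$p$-stationary} if in addition it is critical with respect to variations of the domain. A point of $\Omega$ is \emph{regular} if $U$ is (H\"older) continuous in a neighborhood of it, and the singular set $\mathrm{Sing}\,U$ is the set of all other points of $\Omega$. For $p>n$ every map in $H^{1,p}$ is continuous, so we look at $p<n$.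

The Euler--Lagrange system of the $p$-energy equates $\mathrm{div}(|\nabla U|^{p-2}\nabla U)$ with an expression bounded by $C|\nabla U|^p$. For a map of finite energy the right side is only integrable, and the size of the terms alone gives no continuity. The simplest example is
\begin{equation}\label{eq:equator}
U_0(x)=\Big(\frac{x}{|x|},0\Big)\in S^{n}\subset\mathbb R^{n+1},\qquad |x|<1 ,
\end{equation}
which maps the ball onto the equator of a sphere; it has finite $p$-energy exactly because $p<n$, it is weakly $p$-harmonic (Proposition~\ref{prop:sharp}), and it is discontinuous at $0$. So some condition on the image is needed.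

For $Q\in Z$ let $\mathbb B_R(Q)$ be the closed geodesic ball of radius $R$ about $Q$. We always assume that it does not meet the cut locus of $Q$, so that normal coordinates about $Q$ are available on it. The image of \eqref{eq:equator} lies in the ball of radius $\pi/2$ about the pole of a sphere of curvature $1$, and in no smaller ball about the pole. This suggests $\pi/(2\sqrt\kappa)$ as the critical radius. The following is quoted from \cite{book}. Call $\mathbb B_R(Q)$ \emph{strongly regular} if $R<\pi/(4\sqrt\kappa)$. If $U$ is weakly $p$-harmonic with image in a strongly regular ball, then $\mathcal H^{n-p}(\mathrm{Sing}\,U)=0$, and $x$ is a regular point if and only if $\rho^{p-n}\int_{B_\rho(x)}|\nabla U|^p\to0$ as $\rho\to0$. If $U$ is in addition $p$-stationary, then $\mathrm{Sing}\,U=\emptyset$. For $p=2$, Hildebrandt, Jost and Widman obtained regularity results for maps into balls of radius $R<\pi/(2\sqrt\kappa)$. It is conjectured in \cite{book} that $\mathrm{Sing}\,U=\emptyset$ holds under the weaker conditions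 that $U$ is only weakly $p$-harmonic and that $R<\pi/(2\sqrt\kappa)$. We prove this.

\subsection{Results}

\begin{theorem}\label{thm:main}
Let $2\le p<n$, let $R<\frac{\pi}{2\sqrt\kappa}$, and let $\mathbb B_R(Q)$ be disjoint from the cut locus of $Q$. Every weakly $p$-harmonic map $U\in H^{1,p}(\Omega,Z)$ with image in $\mathbb B_R(Q)$ satisfies $\mathrm{Sing}\,U=\emptyset$.
\end{theorem}

\begin{theorem}\label{thm:more}
Let $p,n,R$ and $\mathbb B_R(Q)$ be as in Theorem~\ref{thm:main}, except that $R$ is replaced by the critical radius in {\rm(4)}. In {\rm(1)} and {\rm(2)} let also $U$ be as in Theorem~\ref{thm:main}.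
\begin{enumerate}
\item[(1)] \emph{(Minimality, uniqueness, existence.)} $U$ minimizes the $p$-energy among all $w\in H^{1,p}(\Omega,Z)$ with image in $\mathbb B_R(Q)$ and $w-U\in H^{1,p}_0$. It is the only minimizer and the only weakly $p$-harmonic map among these $w$. Conversely, each $u_0\in H^{1,p}(\Omega,Z)$ with image in $\mathbb B_R(Q)$ is the boundary datum of exactly one weakly $p$-harmonic map with image in $\mathbb B_R(Q)$.
\item[(2)] \emph{(A priori estimate.)} For each $\alpha\in(0,1)$ there is a constant $C=C(\alpha,n,p,Z,Q,R)$ such that $B_{4\rho}(x_0)\subset\Omega$ implies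
\[
|U(x)-U(y)|\le C\Big(\frac{|x-y|}{\rho}\Big)^\alpha\qquad\text{for }x,y\in B_\rho(x_0).
\]
Moreover $U\in C^{1,\gamma}_{\mathrm{loc}}(\Omega)$ for some $\gamma>0$.
\item[(3)] \emph{(Liouville.)} A map $U\in H^{1,p}_{\mathrm{loc}}(\mathbb R^n,Z)$ with image in $\mathbb B_R(Q)$ that is weakly $p$-harmonic (on every ball) is constant.
\item[(4)] \emph{(Sharpness.)} For all $2\le p<n$ the conclusion of Theorem~\ref{thm:main} fails for $R=\frac{\pi}{2\sqrt\kappa}$: there are $\Omega$, $Z$, $Q$ with $\mathbb B_R(Q)$ disjoint from the cut locus of $Q$, and a weakly $p$-harmonic map $U\in H^{1,p}(\Omega,Z)$ with image in $\mathbb B_R(Q)$ and $\mathrm{Sing}\,U\ne\emptyset$.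
\end{enumerate}
\end{theorem}

\subsection{How the proof goes}

\emph{Minimality.} The monotonicity formula is derived from stationarity, which is not assumed here. The main step is therefore to show that, in a ball of radius below $\pi/(2\sqrt\kappa)$, a critical point is a minimizer. On the unit sphere this takes half a page (Section~\ref{sec:sphere}): for $p=2$ the energy difference of $w$ and $u$ equals $\int\varphi^2|\nabla((w-u)/\varphi)|^2$, where $\varphi=\cos d(u,Q)>0$. For general $Z$ the difference $w-u$ has no intrinsic meaning. Its length is replaced by $g(u,w)=2\sin(\ell/2)$, where (after scaling to $\kappa=1$) $\ell$ is the length of the geodesic from $u$ to $w$ inside the ball, and the identity becomes an inequality. This rests on a two-point inequality of Jacobi field type (Section~\ref{sec:geometry}). Section~\ref{sec:min} then proves minimality, uniqueness and existence.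

\emph{Decay.} A minimizer is stationary, so its scaled energy is monotone, and the energy drop between two radii measures the radial derivative. On the other hand the function $\varphi$ satisfies a differential inequality, which we test with a radial cutoff. Only the radial derivative enters, and we find that the scaled energy is controlled by the square root of its own drop. As the total drop is bounded, the scaled energy becomes small at every point, at a scale that is uniform (Section~\ref{sec:decay}).

\emph{Small energy.} Section~\ref{sec:eps} proves, again using minimality, that small scaled energy decays like a power of the radius. The conclusions are drawn in Section~\ref{sec:end}.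

\section{Conventions and the weak equation}\label{sec:weak}

The manifold $Z$ is smooth and has no boundary. Only the component of $Q$ matters, so we assume $Z$ connected, and we assume $m=\dim Z\ge1$ since otherwise $U$ is constant. Replacing $Z$ by $\sqrt\kappa\,Z$ we may and do assume
\[
\kappa=1,\qquad R<\pi/2 .
\]
The cut locus of $Q$ is compact and contains a point at distance $\mathrm{inj}(Q)$ from $Q$; since it is disjoint from $\mathbb B_R(Q)$ we have $R<\mathrm{inj}(Q)$. We fix
\[
R<R_1<R_2<\min\{\mathrm{inj}(Q),\pi/2\},\qquad \mathbb B=\mathbb B_R(Q),\quad \mathbb B_i=\mathbb B_{R_i}(Q),\quad r=d(\cdot,Q).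
\]
The two larger balls give room for smooth functions near $\mathbb B$. We write $u$ for $U$, and
\[
a=|\nabla u|^{p-2}\quad(a\equiv1\text{ if }p=2),\qquad E(x_0,\rho)=\rho^{p-n}\int_{B_\rho(x_0)}|\nabla u|^p,\qquad (f)_B=\frac1{|B|}\int_Bf .
\]
Repeated Greek indices are summed over $1,\dots,n$. The letter $C$ denotes constants that may change from line to line.

A function or map that is smooth near $\mathbb B$ in $Z$ (or near $\mathbb B\times\mathbb B$ in $Z\times Z$) can be multiplied by a cutoff and extended, via a tubular neighborhood, to a $C_c^\infty$ function on the ambient Euclidean space. Hence the chain rule applies to its composition with $u$ (or with a pair $(u,w)$). Let $\pi_Z$ be the nearest point projection of a neighborhood of $Z$ and $P=D\pi_Z$, so that $P(y)$ is the orthogonal projection onto $T_yZ$ for $y\in Z$. From $u=\pi_Z(u)$ we get $\partial_\alpha u=P(u)\partial_\alpha u\in T_uZ$ a.e.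

Criticality of $u$ means that $\frac{d}{dt}\int_\Omega|\nabla\pi_Z(u+t\psi)|^p=0$ at $t=0$ for all $\psi\in C_c^\infty(\Omega,\mathbb R^N)$. We may differentiate under the integral by dominated convergence, and $\frac{d}{dt}\pi_Z(u+t\psi)|_{t=0}=P(u)\psi$. So $u$ is weakly $p$-harmonic if and only if
\begin{equation}\label{eq:weakpsi}
\int_\Omega a\,\partial_\alpha u\cdot\partial_\alpha\big(P(u)\psi\big)=0\qquad\text{for all }\psi\in C_c^\infty(\Omega,\mathbb R^N).
\end{equation}

\begin{lemma}\label{lem:weak}
If $u$ is weakly $p$-harmonic, then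
\begin{equation}\label{eq:weak}
\int_\Omega a\,\partial_\alpha u\cdot\partial_\alpha W=0
\end{equation}
for all $W\in H^{1,p}_0\cap L^\infty(\Omega,\mathbb R^N)$ with $W(x)\in T_{u(x)}Z$ for a.e.\ $x$.
\end{lemma}

\begin{proof}
Since $P(u)W=W$, it suffices to extend \eqref{eq:weakpsi} to $\psi\in H_0^{1,p}\cap L^\infty$. Take $\psi_k\in C_c^\infty$ with $\psi_k\to\psi$ in $H^{1,p}$ and a.e., and a bounded smooth map $T:\mathbb R^N\to\mathbb R^N$ with bounded derivative that is the identity in a neighborhood of $\{|y|\le\|\psi\|_\infty\}$. Then $T(0)=0$, so $T(\psi_k)\in C_c^\infty$; these maps are uniformly bounded and converge to $T(\psi)=\psi$ in $H^{1,p}$ and a.e. The integrand of \eqref{eq:weakpsi} is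
\[
a\,\partial_\alpha u\cdot\big(DP(u)\partial_\alpha u\big)\psi+a\,\partial_\alpha u\cdot P(u)\partial_\alpha\psi .
\]
Put $T(\psi_k)$ for $\psi$. The first term is bounded by $C|\nabla u|^p$ and converges a.e.; in the second, $\partial_\alpha T(\psi_k)$ converges in $L^p$ and is paired with a function in $L^{p/(p-1)}$. So we may pass to the limit.
\end{proof}

\section{The sphere}\label{sec:sphere}

In this section $Z=S^m\subset\mathbb R^{m+1}$ is the unit sphere, where the main idea and the role of the radius $\pi/2$ are visible by hand. Here $\cos r(y)=y\cdot Q$, and $P(y)\psi=\psi-(y\cdot\psi)y$ for $y\in S^m$. From $|u|=1$ we have $u\cdot\partial_\alpha u=0$, hence $\partial_\alpha u\cdot\partial_\alpha((u\cdot\psi)u)=(u\cdot\psi)|\nabla u|^2$, and \eqref{eq:weakpsi} reads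
\begin{equation}\label{eq:sphere}
\int_\Omega a\,\partial_\alpha u\cdot\partial_\alpha\psi=\int_\Omega a|\nabla u|^2\,u\cdot\psi .
\end{equation}
By the proof of Lemma~\ref{lem:weak} this holds for all $\psi\in H_0^{1,p}\cap L^\infty(\Omega,\mathbb R^{m+1})$.

\begin{proposition}\label{prop:sphere}
Let $u$ be weakly $p$-harmonic into $S^m$ with $\varphi:=u\cdot Q\ge\cos R>0$, and let $w\in H^{1,p}(\Omega,S^m)$ with $w-u\in H_0^{1,p}$. Then
\[
\int_\Omega|\nabla w|^p-\int_\Omega|\nabla u|^p\ \ge\ \frac p2\int_\Omega a\big(|\nabla w|^2-|\nabla u|^2\big)\ =\ \frac p2\int_\Omega a\,\varphi^2\Big|\nabla\frac{w-u}{\varphi}\Big|^2\ \ge\ 0 .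
\]
\end{proposition}

\begin{proof}
The first inequality is the convexity of $t\mapsto t^{p/2}$. For the equality we use \eqref{eq:sphere} twice. First take $\psi=w-u$. Since $|u|=|w|=1$, we have $u\cdot(w-u)=-\frac12|w-u|^2$, so
\begin{equation}\label{eq:sphere2}
\int a\big(|\nabla w|^2-|\nabla u|^2\big)=\int a|\nabla(w-u)|^2+2\int a\,\partial_\alpha u\cdot\partial_\alpha(w-u)=\int a\big(|\nabla(w-u)|^2-|\nabla u|^2|w-u|^2\big).
\end{equation}
The right side is a quadratic form in $w-u$. Such a form is nonnegative if the linear equation that belongs to it, $-\mathrm{div}(a\nabla\varphi)=a|\nabla u|^2\varphi$, has a solution bounded below by a positive constant, and here one is at hand: $\psi=\zeta Q$ in \eqref{eq:sphere} gives $\int a\nabla\varphi\cdot\nabla\zeta=\int a|\nabla u|^2\varphi\,\zeta$ for scalar $\zeta\in H^{1,p}_0\cap L^\infty$. For $f\in H_0^{1,p}\cap L^\infty$ we choose $\zeta=f^2/\varphi$ and use the pointwise identity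
\begin{equation}\label{eq:jacobi}
\nabla\varphi\cdot\nabla\frac{f^2}{\varphi}=\frac{2f}{\varphi}\nabla f\cdot\nabla\varphi-\frac{f^2}{\varphi^2}|\nabla\varphi|^2=|\nabla f|^2-\Big|\nabla f-\frac f\varphi\nabla\varphi\Big|^2=|\nabla f|^2-\varphi^2\Big|\nabla\frac f\varphi\Big|^2 .
\end{equation}
This yields $\int a(|\nabla f|^2-|\nabla u|^2f^2)=\int a\varphi^2|\nabla(f/\varphi)|^2$. Apply it to the components of $w-u$ and add.
\end{proof}

The hypothesis $R<\pi/2$ enters only through $\varphi\ge\cos R>0$. For the map \eqref{eq:equator} we have $\varphi\equiv0$, and nothing is left of the argument. Indeed nothing can be saved: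

\begin{proposition}\label{prop:sharp}
Let $2\le p<n$, $Z=S^n$ and let $Q$ be the north pole. The map $u=U_0$ of \eqref{eq:equator} on $\Omega=B_1(0)$ is weakly $p$-harmonic with image in $\mathbb B_{\pi/2}(Q)$, which is disjoint from the cut locus $\{-Q\}$, and $0\in\mathrm{Sing}\,u$.
\end{proposition}

\begin{proof}
We have $|\nabla u|^2=(n-1)|x|^{-2}$, so $u\in H^{1,p}$ because $p<n$. Off $0$, $\nabla|\nabla u|^{p-2}$ is radial and the radial derivative of $u$ vanishes, so
\[
\mathrm{div}(|\nabla u|^{p-2}\nabla u)=|\nabla u|^{p-2}\Delta u=-|\nabla u|^{p-2}|\nabla u|^2u .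
\]
Let $\psi\in C_c^\infty(B_1,\mathbb R^{n+1})$, and let $\chi_\varepsilon$ be a cutoff with $\chi_\varepsilon=0$ on $B_\varepsilon$, $\chi_\varepsilon=1$ off $B_{2\varepsilon}$ and $|\nabla\chi_\varepsilon|\le C/\varepsilon$. Then \eqref{eq:sphere} holds with $\chi_\varepsilon\psi$ in place of $\psi$. The term with $\nabla\chi_\varepsilon$ is at most $C\int_{B_{2\varepsilon}\setminus B_\varepsilon}|\nabla u|^{p-1}\varepsilon^{-1}\le C\varepsilon^{n-p}\to0$, and $|\nabla u|^p$ is integrable, so \eqref{eq:sphere} holds for $\psi$. As \eqref{eq:sphere} is \eqref{eq:weakpsi} for the sphere, $u$ is weakly $p$-harmonic. It takes different constant values on different rays, so it has no continuous representative near $0$.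
\end{proof}

Rescaling the sphere to curvature $\kappa$ gives Theorem~\ref{thm:more}(4).

\section{Geometry of the ball}\label{sec:geometry}

For general $Z$ we need substitutes for the three sphere ingredients: the linear equation for $\varphi=\cos r(u)$, the test field $w-u$, and formula \eqref{eq:sphere2}.

\subsection{The cosine of the distance}

Hessian comparison states that for sectional curvature $\le1$ one has $\mathrm{Hess}\,r\ge\cot r\,(g_Z-dr^2)$ on $\mathbb B_2\setminus\{Q\}$. Since $\mathrm{Hess}(-\cos r)=\cos r\,dr^2+\sin r\,\mathrm{Hess}\,r$, and since $\cos r$ is smooth also at $Q$, we get on all of $\mathbb B_2$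
\begin{equation}\label{eq:hess}
\mathrm{Hess}(-\cos r)\ge\cos r\;g_Z,\qquad \cos r>0 .
\end{equation}

\begin{lemma}\label{lem:super}
Let $u$ be weakly $p$-harmonic with image in $\mathbb B$ and $\varphi=\cos r(u)\in[\cos R,1]$. For all $0\le\zeta\in H_0^{1,p}\cap L^\infty(\Omega)$,
\begin{equation}\label{eq:super}
\int_\Omega a\,\nabla\varphi\cdot\nabla\zeta\ \ge\ \int_\Omega a|\nabla u|^2\varphi\,\zeta .
\end{equation}
\end{lemma}

\begin{proof}
Insert $W=\zeta\,\mathrm{grad}(-\cos r)(u)$ in \eqref{eq:weak}. As $\partial_\alpha u$ is tangential,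
\[
\partial_\alpha u\cdot\partial_\alpha W=-\nabla\varphi\cdot\nabla\zeta+\zeta\,\mathrm{Hess}(-\cos r)(\partial_\alpha u,\partial_\alpha u),
\]
and \eqref{eq:hess} gives the claim.
\end{proof}

\subsection{Normal Jacobi fields}

We write $\mathrm{Rm}$ for the curvature tensor of $Z$.

\begin{lemma}\label{lem:jac}
Let $J\not\equiv0$ be a normal Jacobi field along a unit-speed geodesic $c$ on $[0,\ell]$, $0<\ell<\pi$, and let $f=|J|$. Then
\begin{equation}\label{eq:jac}
f(\ell)\ge f(0)\cos\ell+f'(0^+)\sin\ell .
\end{equation}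
\end{lemma}

\begin{proof}
Where $J\ne0$, the curvature bound gives
\[
ff''+f'^2=|J'|^2-\langle \mathrm{Rm}(J,c')c',J\rangle\ge f'^2-f^2,
\]
so $f''\ge-f$. Hence $h(t)=f'(t)\sin(\ell-t)+f(t)\cos(\ell-t)$ has $h'=(f''+f)\sin(\ell-t)\ge0$ there. Zeros of $J$ are isolated, and at an interior zero $t_0$ the derivative $f'$ jumps from $-|J'(t_0)|$ to $|J'(t_0)|$, so $h$ jumps upward. As $f'$ is bounded, $f(\ell)=h(\ell^-)\ge h(0^+)$, which is \eqref{eq:jac}.
\end{proof}

\subsection{Joining two points inside the ball}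

A shortest curve of $Z$ between two points of $\mathbb B$ may leave the ball, and the distance function may fail to be smooth on $\mathbb B\times\mathbb B$. For example, on a circle of length $2$ (where the curvature condition is void) take $R=0.9$; the points at signed distance $\pm0.9$ from $Q$ have distance $0.2$, but the geodesic between them inside the ball has length $1.8$. We therefore work with geodesics that stay in the ball.

\begin{lemma}\label{lem:join}
For $y,z\in\mathbb B_1$ there is exactly one $v=v(y,z)\in T_yZ$ with $\exp_yv=z$ and $\exp_y(sv)\in\mathbb B_1$ for all $s\in[0,1]$. Moreover $|v|<\pi$, the endpoints are not conjugate along this geodesic, and $v$ is smooth on $G:=\{r<R_1\}\times\{r<R_1\}$.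
\end{lemma}

\begin{proof}
Let $T=\{(y,v)\in TZ:\exp_y(sv)\in\mathbb B_1\text{ for all }s\in[0,1]\}$, a closed set. We show that $\mathcal E(y,v)=(y,\exp_yv)$ is a bijection of $T$ onto $\mathbb B_1\times\mathbb B_1$, by showing that its fibers all have the same number of elements.

\emph{Length and conjugate points.} Suppose a unit-speed geodesic $c$ stays in $\mathbb B_1$ on $[0,\pi]$. Then $\phi=\cos r(c)>0$ satisfies $\phi''+\phi\le0$ by \eqref{eq:hess}, so
\[
0\ge\int_0^\pi(\phi''+\phi)\sin t\,dt=\big[\phi'\sin t-\phi\cos t\big]_0^\pi=\phi(0)+\phi(\pi)>0,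
\]
a contradiction. Hence $|v|<\pi$ on $T$, and $T$ is compact. By \eqref{eq:jac}, a normal Jacobi field along a geodesic of $T$ of length $\ell>0$ with $J(0)=0$, $J'(0)\ne0$ has $|J(\ell)|\ge|J'(0)|\sin\ell>0$; a tangential one with $J(0)=0$ is a multiple of $tc'$. So the endpoints are not conjugate, and $\hat{\mathcal E}:(y,v)\mapsto(y,\exp_yv)$ on $TZ$ is a local diffeomorphism near each point of $T$ (trivially where $v=0$).

\emph{$\mathcal E=\hat{\mathcal E}|_T:T\to\mathbb B_1\times\mathbb B_1$ is a local homeomorphism.} Let $(y_0,v_0)\in T$ and let $\hat{\mathcal E}:\mathcal U\to\mathcal V$ be a diffeomorphism between neighborhoods of $(y_0,v_0)$ and its image, so small that geodesics with data in $\mathcal U$ stay in $\mathbb B_2$ for $s\in[0,1]$. If $(y,z)\in\mathcal V\cap(\mathbb B_1\times\mathbb B_1)$, then along the corresponding geodesic the function $-\cos r$ is convex by \eqref{eq:hess}, so it is at most its maximum at the endpoints, which is $\le-\cos R_1$. Thus the geodesic lies in $\mathbb B_1$. So $\mathcal E$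 maps $\mathcal U\cap T$ homeomorphically onto $\mathcal V\cap(\mathbb B_1\times\mathbb B_1)$.

\emph{Counting.} Fibers of $\mathcal E$ are discrete and compact, hence finite. If $\tau_1,\dots,\tau_k$ is the fiber over $b$ (possibly $k=0$), choose disjoint open neighborhoods $\mathcal U_i\ni\tau_i$ in $T$ that are mapped homeomorphically onto neighborhoods of $b$ in $\mathbb B_1\times\mathbb B_1$. The image of the compact set $T\setminus\bigcup\mathcal U_i$ is compact and misses $b$, so points near $b$ have exactly $k$ preimages. As $\mathbb B_1\times\mathbb B_1$ is connected, the number of preimages is constant. Over $(Q,Q)$ it is one: $(Q,0)$ is a preimage. Conversely let $(Q,v)\in T$ with $\exp_Qv=Q$. We have $r(\exp_Q(sv))=s|v|$ as long as $s|v|<\mathrm{inj}(Q)$. If $|v|>R_1$, the geodesic would leave $\mathbb B_1$. So $|v|\le R_1<\mathrm{inj}(Q)$ and $0=r(\exp_Qv)=|v|$.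

Finally, by the second step $v$ is given near each point of $G$ by a local inverse of $\hat{\mathcal E}$, so it is smooth on $G$.
\end{proof}

On $G$ put
\[
\ell=|v(y,z)|<\pi,\qquad q=1-\cos\ell,\qquad g=\sqrt{2q}=2\sin(\ell/2).
\]
The functions $\ell^2$ and $q$ are smooth on $G$ (since $\cos\ell$ is a smooth function of $\ell^2$), $q=0$ exactly on the diagonal, and $\ell$, $g$ are smooth off the diagonal. On the sphere $q=1-y\cdot z$ and $g=|y-z|$.

\subsection{The two-point inequality}

On the sphere the tangential part of the test field is $P(u)(w-u)=P(u)w=-\mathrm{grad}_yq(u,w)$. So in general we shall test with $\mathrm{grad}_yq(u,w)$, and the derivative of this field produces $\mathrm{Hess}\,q((\partial_\alpha u,\partial_\alpha w),(\partial_\alpha u,0))$. The next lemma says that with twice this term added, $|\nabla w|^2-|\nabla u|^2$ is at least what \eqref{eq:sphere2} suggests.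

\begin{lemma}\label{lem:two}
Let $(y,z)\in G$, $\xi\in T_yZ$, $\eta\in T_zZ$ and
\[
\Lambda=|\eta|^2-|\xi|^2+2\,\mathrm{Hess}\,q\big((\xi,\eta),(\xi,0)\big)
\]
with the Hessian on $Z\times Z$. If $y\ne z$, then $\Lambda\ge\big(dg(\xi,\eta)\big)^2-2q|\xi|^2$. If $y=z$, then $\Lambda\ge0$.
\end{lemma}

For the sphere, differentiating $q=1-y\cdot z$ along great circles gives $\mathrm{Hess}\,q((\xi,\eta),(\xi,0))=(1-q)|\xi|^2-\xi\cdot\eta$, so $\Lambda=|\eta-\xi|^2-2q|\xi|^2$, in agreement with \eqref{eq:sphere2}.

\begin{proof}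
$\Lambda$ is continuous on $TG$, diagonal points are limits of off-diagonal ones and $q=0$ on the diagonal, so the second claim follows from the first. Let $y\ne z$, let $c:[0,\ell]\to Z$ be the unit-speed geodesic of Lemma~\ref{lem:join}, $\xi_T=\langle\xi,c'(0)\rangle$, $\eta_T=\langle\eta,c'(\ell)\rangle$, and let $\xi^\perp,\eta^\perp$ be the normal parts. Since the endpoints are not conjugate, there is a unique normal Jacobi field $J$ with $J(0)=\xi^\perp$, $J(\ell)=\eta^\perp$.

\emph{Derivatives of $\ell$.} The first variation formula gives $d\ell(\xi,\eta)=\eta_T-\xi_T$. For the second derivative consider the geodesics of Lemma~\ref{lem:join} from $\exp_y(s\xi)$ to $\exp_z(s\eta)$ for small $|s|$. Their variation field is a Jacobi field with normal part $J$, and the endpoint curves are geodesics, so the second variation formula has no boundary term: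
\[
\mathrm{Hess}\,\ell\big((\xi,\eta),(\xi,\eta)\big)=\int_0^\ell|J'|^2-\langle \mathrm{Rm}(J,c')c',J\rangle\,dt .
\]
Polarize, let $J_2$ be the normal Jacobi field with $J_2(0)=\xi^\perp$, $J_2(\ell)=0$, and integrate by parts. Then
\[
\mathrm{Hess}\,\ell\big((\xi,\eta),(\xi,0)\big)=\int_0^\ell\langle J',J_2'\rangle-\langle \mathrm{Rm}(J,c')c',J_2\rangle\,dt=\langle J',J_2\rangle\Big|_0^\ell=-\langle J'(0),\xi^\perp\rangle .
\]

\emph{The inequality.} We have $\mathrm{Hess}\,q=\cos\ell\,d\ell\otimes d\ell+\sin\ell\,\mathrm{Hess}\,\ell$ and $dg=\cos(\ell/2)\,d\ell$. Since $|\eta|^2-|\xi|^2+2q|\xi|^2=|\eta|^2+|\xi|^2-2\cos\ell\,|\xi|^2$, the quantity $\Lambda-(dg(\xi,\eta))^2+2q|\xi|^2$ is the sum of a tangential and a normal part. The tangential part is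
\begin{align*}
&\eta_T^2+\xi_T^2-2\cos\ell\,\xi_T^2-2\cos\ell\,(\eta_T-\xi_T)\xi_T-\tfrac{1+\cos\ell}2(\eta_T-\xi_T)^2\\
&\qquad=\eta_T^2+\xi_T^2-2\cos\ell\,\xi_T\eta_T-\tfrac{1+\cos\ell}2(\eta_T-\xi_T)^2=\tfrac{1-\cos\ell}2(\xi_T+\eta_T)^2\ge0 .
\end{align*}
The normal part is
\[
|\eta^\perp|^2+|\xi^\perp|^2-2\cos\ell\,|\xi^\perp|^2-2\sin\ell\,\langle J'(0),\xi^\perp\rangle .
\]
If $\xi^\perp=0$, this is $|\eta^\perp|^2\ge0$. Otherwise let $f=|J|$, so $f(0)f'(0)=\langle J'(0),\xi^\perp\rangle$. By \eqref{eq:jac} the normal part equals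
\[
f(\ell)^2+f(0)^2-2f(0)\big(f(0)\cos\ell+f'(0)\sin\ell\big)\ge f(\ell)^2+f(0)^2-2f(0)f(\ell)=(f(\ell)-f(0))^2\ge0. \qedhere
\]
\end{proof}

\section{Minimality, uniqueness, existence}\label{sec:min}

We now repeat the computation of Section~\ref{sec:sphere}, with $g(u,w)$ in place of $|w-u|$, Lemma~\ref{lem:two} in place of \eqref{eq:sphere2}, and the inequality \eqref{eq:super} in place of the equation for $\varphi$.

\begin{proposition}\label{prop:min}
Let $u$ be weakly $p$-harmonic with image in $\mathbb B$, and let $w\in H^{1,p}(\Omega,Z)$ have image in $\mathbb B$ and $w-u\in H_0^{1,p}$. With $\varphi=\cos r(u)\in[\cos R,1]$ and $g=g(u,w)$,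
\begin{equation}\label{eq:min}
\int_\Omega|\nabla w|^p-\int_\Omega|\nabla u|^p\ \ge\ \frac p2\int_\Omega a\big(|\nabla w|^2-|\nabla u|^2\big)\ \ge\ \frac p2\int_\Omega a\,\varphi^2\Big|\nabla\frac g\varphi\Big|^2\ \ge\ 0 .
\end{equation}
\end{proposition}

\begin{proof}
\emph{(a) Admissible functions.} Let $\Psi\in C_c^\infty(\mathbb R^N\times\mathbb R^N)$ vanish at all points $(y,y)$, $y\in\mathbb B$. We claim $\Psi(u,w)\in H_0^{1,p}\cap L^\infty$. Take $\psi_k\in C_c^\infty$ with $\psi_k\to w-u$ in $H^{1,p}$ and a.e. The functions $\Psi(u,u+\psi_k)-\Psi(u,u)$ lie in $H^{1,p}$ and have compact support. In the chain rule for their gradients, the derivatives of $\Psi$ are bounded and converge a.e., and they multiply $\nabla u$ or $\nabla\psi_k$, which converges in $L^p$. So the functions converge in $H^{1,p}$ to $\Psi(u,w)-\Psi(u,u)=\Psi(u,w)$.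

We apply this (after cutoff and extension) to the components of
\[
X(y,z):=\mathrm{grad}_yq(y,z)\in T_yZ\subset\mathbb R^N,
\]
which vanishes on the diagonal because $q$ is minimal there, and to $g_\varepsilon=\sqrt{2q+\varepsilon^2}-\varepsilon$, which is smooth on $G$. Off the diagonal $dg_\varepsilon=g(g^2+\varepsilon^2)^{-1/2}dg$ with $|dg(\xi,\eta)|\le|d\ell(\xi,\eta)|\le|\xi|+|\eta|$; on the diagonal $dg_\varepsilon=0$. Let $\varepsilon\to0$. By dominated convergence $g=g(u,w)\in H_0^{1,p}\cap L^\infty$, with $\partial_\alpha g=dg(\partial_\alpha u,\partial_\alpha w)$ a.e.\ on $\{u\ne w\}$ and $\nabla g=0$ a.e.\ on $\{u=w\}$.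

\emph{(b) Comparison.} Insert $W=X(u,w)$ in \eqref{eq:weak}. For $\xi\in T_yZ$, $\eta\in T_zZ$ only the part of $dX(\xi,\eta)$ tangential to $Z$ at $y$ contributes to $\langle\xi,dX(\xi,\eta)\rangle$. This part is the first component of the covariant derivative of $\mathrm{grad}\,q$ on $Z\times Z$ in direction $(\xi,\eta)$. So $\langle\xi,dX(\xi,\eta)\rangle=\mathrm{Hess}\,q((\xi,\eta),(\xi,0))$ and
\[
\int_\Omega a\,\mathrm{Hess}\,q\big((\partial_\alpha u,\partial_\alpha w),(\partial_\alpha u,0)\big)=0 .
\]
We add twice this integral to $\int a(|\nabla w|^2-|\nabla u|^2)$ and apply Lemma~\ref{lem:two} for each $\alpha$; on $\{u=w\}$ we have $g=0$, $\nabla g=0$. With the convexity inequality $|\nabla w|^p-|\nabla u|^p\ge\frac p2a(|\nabla w|^2-|\nabla u|^2)$,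
\begin{equation}\label{eq:min2}
\int|\nabla w|^p-\int|\nabla u|^p\ \ge\ \frac p2\int a\big(|\nabla w|^2-|\nabla u|^2\big)\ \ge\ \frac p2\int a\big(|\nabla g|^2-g^2|\nabla u|^2\big).
\end{equation}

\emph{(c) Positivity.} As $\varphi\ge\cos R>0$, the function $\zeta=g^2/\varphi$ lies in $H_0^{1,p}\cap L^\infty$. With this $\zeta\ge0$ in \eqref{eq:super}, and with \eqref{eq:jacobi} for $f=g$, we get $\int a(|\nabla g|^2-g^2|\nabla u|^2)\ge\int a\varphi^2|\nabla(g/\varphi)|^2$. Insert this in \eqref{eq:min2}.
\end{proof}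

For the existence statement of Theorem~\ref{thm:more}(1) we minimize among $\mathbb B$-valued maps. A minimizer might touch the boundary of $\mathbb B$, so we must compare it also with maps that leave $\mathbb B$ slightly. For this we push such maps back. In polar coordinates about $Q$ let
\[
\Pi:\mathbb B_1\to\mathbb B,\qquad \Pi(r,\vartheta)=(\min\{r,R\},\vartheta).
\]

\begin{lemma}\label{lem:retract}
If $w\in H^{1,p}(\Omega,Z)$ has image in $\mathbb B_1$, then $\Pi\circ w\in H^{1,p}(\Omega,Z)$ and $|\partial_\alpha(\Pi\circ w)|\le|\partial_\alpha w|$ a.e.\ for each $\alpha$.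
\end{lemma}

\begin{proof}
In normal coordinates $\Pi$ is the nearest point projection onto a Euclidean ball, so it is Lipschitz. Use a representative of $w$ that is absolutely continuous on a.e.\ line parallel to the axes; on a.e.\ such line it takes values in the closed set $\mathbb B_1$. It remains to show $|(\Pi\circ\gamma)'|\le|\gamma'|$ a.e.\ for an absolutely continuous curve $\gamma$ in $\mathbb B_1$. Where $r(\gamma)<R$ this is trivial. The metric is $g_Z=dr^2+g_r$ with $\partial_rg_r=2\,\mathrm{Hess}\,r\ge2\cot r\,g_r\ge0$ on vectors tangent to the spheres, because $R_1<\pi/2$. So where $r(\gamma)>R$ and $\gamma'$ exists, $|(\Pi\circ\gamma)'|^2=g_R(\vartheta',\vartheta')\le g_r(\vartheta',\vartheta')\le|\gamma'|^2$. All but countably many points of $\{r(\gamma)=R\}$ are accumulation points of this set, on which $\Pi\circ\gamma=\gamma$; at such points the two derivatives agree if both exist.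
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(1)]
Minimality of $U=u$ is \eqref{eq:min}.

\emph{Uniqueness.} Let $w$ be another minimizer, or another weakly $p$-harmonic map in the class; in the second case \eqref{eq:min} also holds with the roles of $u$ and $w$ exchanged. In both cases the energies coincide, so all inequalities in \eqref{eq:min} are equalities. Hence $a|\nabla(g/\varphi)|^2=0$ a.e. Where $a>0$, and so everywhere if $p=2$, we conclude $\nabla(g/\varphi)=0$. Let $p>2$. Strict convexity of $t^{p/2}$ gives $|\nabla w|=|\nabla u|$ a.e. On $\{\nabla u=0\}$ therefore $\nabla w=0$, so $\nabla g=0$, $\nabla\varphi=0$ and again $\nabla(g/\varphi)=0$. Thus $g/\varphi\in H_0^{1,p}(\Omega)$ has vanishing gradient, and since $\Omega$ is bounded, $g=0$, that is, $w=u$.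

\emph{Existence.} On the class of $\mathbb B$-valued maps in $u_0+H_0^{1,p}$ a minimizing sequence is bounded in $H^{1,p}$, and a subsequence converges weakly in $H^{1,p}$ and a.e.; the limit $u$ is in the class and is a minimizer. Let $\psi\in C_c^\infty(\Omega,\mathbb R^N)$. For small $|t|$ the map $w_t=\pi_Z(u+t\psi)$ is $\mathbb B_1$-valued, and $\Pi\circ w_t=u$ off the support of $\psi$, so $\Pi\circ w_t$ is in the class. By Lemma~\ref{lem:retract},
\[
\int|\nabla u|^p\le\int|\nabla(\Pi\circ w_t)|^p\le\int|\nabla w_t|^p .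
\]
Since $w_0=u$, the right side, a differentiable function of $t$, is minimal at $t=0$, and its derivative vanishes there. Hence $u$ is weakly $p$-harmonic. Uniqueness was shown above.
\end{proof}

\section{Monotonicity and decay of the scaled energy}\label{sec:decay}

From now on $u$ is as in Theorem~\ref{thm:main}. Let $\partial_\nu$ denote the radial derivative about a point $x_0$. Before the estimates, here is why the scaled energy should tend to zero. Under rescaling about $x_0$ one expects a map with $\partial_\nu u=0$ in the limit. For such a map, put a radial cutoff $\zeta$ in \eqref{eq:super}: the left side vanishes because $\nabla\zeta$ is radial and $\partial_\nu\varphi=0$, and $\varphi\ge\cos R$ forces $\nabla u=0$. We make this quantitative and do without limits.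

\begin{proposition}\label{prop:mono}
The map $u$ is $p$-stationary. If $B_\rho(x_0)\subset\Omega$ and $0<\sigma<\rho$, then
\begin{equation}\label{eq:mono}
E(x_0,\rho)-E(x_0,\sigma)=p\int_{B_\rho(x_0)\setminus B_\sigma(x_0)}|x-x_0|^{p-n}\,a\,|\partial_\nu u|^2\,dx\ \ge0 .
\end{equation}
\end{proposition}

\begin{proof}
Let $\Phi_t$ be the flow of $Y\in C_c^\infty(\Omega,\mathbb R^n)$. The map $u\circ\Phi_t$ is $\mathbb B$-valued and equals $u$ near $\partial\Omega$, so by Proposition~\ref{prop:min} $t=0$ minimizes $\int|\nabla(u\circ\Phi_t)|^p$. Substitute $x=\Phi_{-t}(x')$: the Jacobian is $1-t\,\mathrm{div}\,Y+O(t^2)$, and $\partial_\alpha\Phi_t^\beta=\delta_{\alpha\beta}+t\,\partial_\alpha Y^\beta+O(t^2)$ at the corresponding point. Differentiating at $t=0$,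
\begin{equation}\label{eq:stat}
\int|\nabla u|^p\,\mathrm{div}\,Y-p\int a\,\partial_\alpha u\cdot\partial_\beta u\,\partial_\alpha Y^\beta=0 ,
\end{equation}
so $u$ is $p$-stationary. By mollification \eqref{eq:stat} holds for Lipschitz $Y$ with compact support: the mollified derivatives are bounded and converge a.e.

Let $x_0=0$ and $Y=\chi(|x|)x$ with $\chi=1$ on $[0,\rho]$, $\chi=0$ on $[\rho+\delta,\infty)$, linear between, where $\rho+\delta<\mathrm{dist}(0,\partial\Omega)$. Then $\partial_\alpha Y^\beta=\chi\delta_{\alpha\beta}+\chi'x_\alpha x_\beta/|x|$, and \eqref{eq:stat} becomes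
\[
(n-p)\int\chi|\nabla u|^p+\int|x|\chi'|\nabla u|^p-p\int|x|\chi'a|\partial_\nu u|^2=0 .
\]
Let $I(\rho)=\int_{B_\rho}|\nabla u|^p$ and $I_\nu(\rho)=\int_{B_\rho}a|\partial_\nu u|^2$. For $\delta\to0$ we get $(n-p)I-\rho I'+p\rho I_\nu'=0$ for a.e.\ $\rho<\mathrm{dist}(0,\partial\Omega)$, that is, $(\rho^{p-n}I)'=p\rho^{p-n}I_\nu'$. Since $I$ and $I_\nu$ are locally absolutely continuous on $(0,\mathrm{dist}(0,\partial\Omega))$, integration gives \eqref{eq:mono} for $\rho<\mathrm{dist}(0,\partial\Omega)$. Both sides of \eqref{eq:mono} are continuous from the left in $\rho$, so it also holds for $\rho=\mathrm{dist}(0,\partial\Omega)$.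
\end{proof}

\begin{lemma}\label{lem:bound}
There are constants $E_0,C$ depending only on $n,p,R$ such that $B_{2\rho}(x_0)\subset\Omega$ implies
\begin{align}
E(x_0,\rho)&\le E_0,\label{eq:bound}\\
E(x_0,\rho)&\le C\big(E(x_0,2\rho)-E(x_0,\rho)\big)^{1/2}\,E(x_0,2\rho)^{\frac{p-2}{2p}} ,\label{eq:drop}
\end{align}
where the last factor is read as $1$ if $p=2$.
\end{lemma}

\begin{proof}
Let $\chi$ be $1$ on $B_\rho=B_\rho(x_0)$, $0$ off $B_{2\rho}$, and linear in $|x-x_0|$ between, so $|\nabla\chi|\le1/\rho$. Note $\varphi\ge\cos R$, $|\nabla\varphi|\le|\nabla u|$ and $|\partial_\nu\varphi|\le|\partial_\nu u|$.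

For \eqref{eq:bound} take $\zeta=\chi^p$ in \eqref{eq:super}:
\[
\cos R\int\chi^p|\nabla u|^p\le p\int(\chi|\nabla u|)^{p-1}|\nabla\chi|\le p\Big(\int\chi^p|\nabla u|^p\Big)^{1-\frac1p}\Big(\int|\nabla\chi|^p\Big)^{\frac1p},
\]
so $\int_{B_\rho}|\nabla u|^p\le(p/\cos R)^p\rho^{-p}|B_{2\rho}|=E_0\rho^{n-p}$.

For \eqref{eq:drop} take $\zeta=\chi$. As $\nabla\chi$ is radial, only $\partial_\nu\varphi$ enters:
\[
\cos R\int_{B_\rho}|\nabla u|^p\le\frac1\rho\int_{B_{2\rho}\setminus B_\rho}a|\partial_\nu u|\le\frac1\rho\Big(\int_{B_{2\rho}\setminus B_\rho}a|\partial_\nu u|^2\Big)^{\frac12}\Big(\int_{B_{2\rho}}|\nabla u|^{p-2}\Big)^{\frac12}.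
\]
On $B_{2\rho}$ we have $|x-x_0|^{p-n}\ge(2\rho)^{p-n}$, so by \eqref{eq:mono} the first integral on the right is at most $\frac1p(2\rho)^{n-p}(E(x_0,2\rho)-E(x_0,\rho))$. By H\"older's inequality the second is at most
\[
C\rho^{2n/p}\big(\rho^{n-p}E(x_0,2\rho)\big)^{\frac{p-2}p}=C\rho^{\,n-p+2}E(x_0,2\rho)^{\frac{p-2}p}.
\]
Multiply by $\rho^{p-n}$; the powers of $\rho$ cancel because $(p-n)-1+\frac{n-p}2+\frac{n-p+2}2=0$.
\end{proof}

\begin{proposition}\label{prop:small}
For each $\varepsilon>0$ there is $k_0=k_0(\varepsilon,n,p,R)$ such that $B_{2\rho}(x_0)\subset\Omega$ implies $E(x_0,s)\le\varepsilon$ for all $0<s\le2^{-k_0}\rho$.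
\end{proposition}

\begin{proof}
Let $\rho_k=2^{-k}\rho$. Since $\sum_{k=1}^{k_0}\big(E(x_0,\rho_{k-1})-E(x_0,\rho_k)\big)\le E(x_0,\rho)\le E_0$, some $k\in\{1,\dots,k_0\}$ has $E(x_0,2\rho_k)-E(x_0,\rho_k)\le E_0/k_0$. Also $E(x_0,2\rho_k)\le E(x_0,\rho)\le E_0$ by \eqref{eq:mono}. So \eqref{eq:drop} gives $E(x_0,\rho_k)\le C(E_0/k_0)^{1/2}E_0^{(p-2)/(2p)}$, which is at most $\varepsilon$ if $k_0$ is large. By \eqref{eq:mono} the same bound holds for all $s\le\rho_k$.
\end{proof}

For the map \eqref{eq:equator}, $E(0,\rho)$ is a positive constant: the energy drop is zero, but $\cos r(u)=0$ and \eqref{eq:drop} is not available.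

\section{Small scaled energy decays}\label{sec:eps}

We now compare $u$, in coordinates, with a solution of a system with constant coefficients. The error terms have the form (small in mean)$\,\cdot|\nabla u|^p$, so we first need a little more integrability than $|\nabla u|^p\in L^1$; this comes from minimality.

Let $F$, from a neighborhood of $D=\{|\cdot|\le R\}\subset\mathbb R^m$ into $Z\subset\mathbb R^N$, be the inverse of normal coordinates about $Q$. Then $F(D)=\mathbb B$, and the fact that $D$ is convex will be used repeatedly. Write $u=F(\hat u)$ with $\hat u\in H^{1,p}(\Omega,D)$, and $h_{ij}=\partial_iF\cdot\partial_jF$. On $D$ the matrix $h$ is uniformly elliptic with bounded derivatives, and $|\nabla u|^2=h_{ij}(\hat u)\partial_\alpha\hat u^i\partial_\alpha\hat u^j$ is comparable to the Euclidean $|\nabla\hat u|^2$. In this section $C$ depends on $n,p,Z,Q,R$ only, unless stated otherwise. Put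
\[
A(y,\xi)_i^\alpha=\big(h_{kl}(y)\xi^k_\beta\xi^l_\beta\big)^{\frac{p-2}2}h_{ij}(y)\xi^j_\alpha .
\]
Take $W=\psi^k\,\partial_kF(\hat u)$ in \eqref{eq:weak}. Since $\partial_iF\cdot\partial_k\partial_lF\,\xi^i\xi^l=\frac12\partial_kh_{il}\,\xi^i\xi^l$, we get for $\psi\in H_0^{1,p}\cap L^\infty(\Omega,\mathbb R^m)$
\begin{equation}\label{eq:coord}
\Big|\int A(\hat u,\nabla\hat u)\cdot\nabla\psi\Big|=\Big|\frac12\int a\,\psi^k\,\partial_kh_{ij}(\hat u)\,\partial_\alpha\hat u^i\partial_\alpha\hat u^j\Big|\le C\int|\nabla u|^p|\psi| .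
\end{equation}

\subsection{Higher integrability}

\begin{lemma}\label{lem:gehring}
There are $p_1>p$ and $C$, depending on $n,p,Z,Q,R$ only, such that
\begin{equation}\label{eq:rh}
\big(|\nabla u|^{p_1}\big)_{B_{\rho/2}(x_0)}^{1/p_1}\le C\,\big(|\nabla u|^{p}\big)_{B_{\rho}(x_0)}^{1/p}\qquad\text{whenever }B_\rho(x_0)\Subset\Omega .
\end{equation}
\end{lemma}

\begin{proof}
Let $B_\rho(x_0)\Subset\Omega$, $b\in D$, $\rho/2\le s<t\le\rho$, and let $\chi$ be a cutoff with $0\le\chi\le1$, $\chi=1$ on $B_s$, $\mathrm{supp}\,\chi\subset\overline{B_t}$, $|\nabla\chi|\le(t-s)^{-1}$ (balls about $x_0$). The map $(1-\chi)\hat u+\chi b$ is $D$-valued by convexity, equals $\hat u$ off $B_t$, and is constant on $B_s$. Compare $u$ with its composition with $F$. By minimality (Proposition~\ref{prop:min}),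
\[
\int_{B_t}|\nabla u|^p\le C\int_{B_t\setminus B_s}|\nabla u|^p+C(t-s)^{-p}\int_{B_\rho}|\hat u-b|^p .
\]
Replace the left side by the integral over $B_s$ and add $C\int_{B_s}|\nabla u|^p$. For $f(s)=\int_{B_s}|\nabla u|^p$ this gives
\[
f(s)\le\theta f(t)+M(t-s)^{-p},\qquad \theta=\frac C{C+1}<1,\quad M=C\int_{B_\rho}|\hat u-b|^p .
\]
Choose $\tau\in(0,1)$ with $\theta\tau^{-p}<1$, and $s_0=\rho/2$, $s_{i+1}-s_i=(1-\tau)\tau^i\rho/2$, so $s_i<\rho$. Iteration yields
\[
f(\rho/2)\le\theta^kf(s_k)+M\big((1-\tau)\tfrac\rho2\big)^{-p}\sum_{i<k}(\theta\tau^{-p})^i ,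
\]
and with $k\to\infty$ we obtain $\int_{B_{\rho/2}}|\nabla u|^p\le C\rho^{-p}\int_{B_\rho}|\hat u-b|^p$.

Let $b=(\hat u)_{B_\rho}$, which lies in $D$ by convexity, and $p_0=\frac{np}{n+p}$. Then $1\le p_0<p$ because $np-n-p=(n-1)(p-1)-1>0$ for $n\ge3$, $p\ge2$. The Sobolev--Poincar\'e inequality $(|\hat u-b|^p)_{B_\rho}^{1/p}\le C\rho\,(|\nabla\hat u|^{p_0})_{B_\rho}^{1/p_0}$ gives
\[
\big(|\nabla u|^p\big)_{B_{\rho/2}}\le C\,\big(|\nabla u|^{p_0}\big)_{B_\rho}^{p/p_0}\qquad\text{for all }B_\rho\Subset\Omega .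
\]
The Gehring--Giaquinta--Modica lemma states: if $0\le f\in L^\tau_{\mathrm{loc}}(\Omega)$, $\tau>1$, and $(f^\tau)_{B_{\rho/2}}\le C(f)_{B_\rho}^\tau$ for all $B_\rho\Subset\Omega$, then there are $\tau'>\tau$ and $C'$ depending on $C,n,\tau$ only with $(f^{\tau'})_{B_{\rho/2}}^{1/\tau'}\le C'(f^\tau)_{B_\rho}^{1/\tau}$ for all such balls. Apply it to $f=|\nabla u|^{p_0}$ and $\tau=p/p_0$, and put $p_1=p_0\tau'$.
\end{proof}

\subsection{Comparison with constant coefficients}

Let $B_\rho(x_0)\Subset\Omega$, $B'=B_{\rho/2}(x_0)$ and $b=(\hat u)_{B'}\in D$. Let $v$ be the unique minimizer in $\hat u+H_0^{1,p}(B',\mathbb R^m)$ of the strictly convex functional $\int_{B'}(h_{ij}(b)\partial_\alpha v^i\partial_\alpha v^j)^{p/2}$, and let $\psi=\hat u-v$, extended by $0$.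

\begin{lemma}\label{lem:comp}
\begin{enumerate}
\item[(i)] If $K\subset D$ is closed and convex and $\hat u\in K$ a.e.\ on $B'$, then $v\in K$ a.e. In particular $v$ is $D$-valued.
\item[(ii)] With $p'=\frac p{p-1}$,
\begin{equation}\label{eq:comp}
\int_{B'}|\nabla\psi|^p\le C\int_{B'}\big(|\hat u-b|^{p'}+|\psi|\big)|\nabla u|^p .
\end{equation}
\item[(iii)] $\int_{B'}|\nabla v|^p\le C\int_{B'}|\nabla u|^p$, and there is $\sigma_0\in(0,1)$ depending on $n,m,p$ and the ellipticity of $h$ such that for $0<s\le\rho/4$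
\begin{equation}\label{eq:uhl}
\sup_{B_{\rho/4}(x_0)}|\nabla v|^p\le C\big(|\nabla v|^p\big)_{B'},\qquad \operatorname*{osc}_{B_s(x_0)}\nabla v\le C\Big(\frac s\rho\Big)^{\sigma_0}\big(|\nabla v|^p\big)_{B'}^{1/p}.
\end{equation}
\end{enumerate}
\end{lemma}

\begin{proof}
(i) Let $\mathcal P$ be the nearest point projection onto $K$ for the inner product $h(b)$; it is $1$-Lipschitz for $h(b)$, so $\mathcal P\circ v$ has no larger energy than $v$. By uniqueness $v=\mathcal P\circ v$, once we know $\mathcal P\circ v-\hat u\in H_0^{1,p}(B')$. To see this, take $\psi_k\in C_c^\infty(B')$ with $\psi_k\to v-\hat u$ in $H^{1,p}$. Then $\mathcal P(\hat u+\psi_k)-\hat u$ has compact support because $\mathcal P(\hat u)=\hat u$, is bounded in $H^{1,p}$, and converges in $L^p$ to $\mathcal P\circ v-\hat u$. So it converges weakly in $H^{1,p}$, and the limit lies in the weakly closed space $H_0^{1,p}(B')$.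

(ii) By (i), $\psi\in H_0^{1,p}\cap L^\infty$. We use two elementary facts. First, for a Euclidean inner product and $p\ge2$,
\[
(|\xi|^{p-2}\xi-|\zeta|^{p-2}\zeta)\cdot(\xi-\zeta)=\tfrac12\big(|\xi|^{p-2}+|\zeta|^{p-2}\big)|\xi-\zeta|^2+\tfrac12\big(|\xi|^{p-2}-|\zeta|^{p-2}\big)\big(|\xi|^2-|\zeta|^2\big)\ge2^{1-p}|\xi-\zeta|^p,
\]
since the last product is nonnegative and $|\xi-\zeta|\le2\max\{|\xi|,|\zeta|\}$. So $(A(b,\xi)-A(b,\zeta))\cdot(\xi-\zeta)\ge c|\xi-\zeta|^p$ with $c>0$. Second, $|A(y,\xi)-A(b,\xi)|\le C|y-b||\xi|^{p-1}$ for $y,b\in D$, because $A$ is homogeneous of degree $p-1$ in $\xi$ and smooth for $\xi\ne0$, and $D$ is convex. Since $\int_{B'}A(b,\nabla v)\cdot\nabla\psi=0$, we obtain with \eqref{eq:coord}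
\[
c\int_{B'}|\nabla\psi|^p\le\int_{B'}A(b,\nabla\hat u)\cdot\nabla\psi\le C\int_{B'}|\hat u-b||\nabla u|^{p-1}|\nabla\psi|+C\int_{B'}|\nabla u|^p|\psi| .
\]
Young's inequality absorbs $|\nabla\psi|^p$ and gives \eqref{eq:comp}.

(iii) The first claim is the minimality of $v$. After a linear change of coordinates in $\mathbb R^m$, bounded together with its inverse, $v$ is a weak solution of the $p$-Laplace system $\mathrm{div}(|\nabla v|^{p-2}\nabla v)=0$ in $B'$, and \eqref{eq:uhl} is Uhlenbeck's theorem \cite{uhlenbeck} (for $p\ge2$).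
\end{proof}

\begin{proposition}\label{prop:eps}
For each $\alpha\in(0,1)$ there are $\varepsilon_0>0$ and $C$, depending on $\alpha,n,p,Z,Q,R$ only, such that $B_{\rho'}(x_0)\Subset\Omega$ and $E(x_0,\rho')\le\varepsilon_0$ imply
\begin{equation}\label{eq:eps}
E(x_0,s)\le C\Big(\frac s{\rho'}\Big)^{p\alpha}\qquad(0<s\le\rho').
\end{equation}
\end{proposition}

\begin{proof}
Let $B_\rho(x_0)\Subset\Omega$. The factor $M=|\hat u-b|^{p'}+|\psi|$ in \eqref{eq:comp} is bounded, since $\hat u$, $b$, $v$ are in $D$; hence $M^{p_1/(p_1-p)}\le C(|\hat u-b|+|\psi|)$. By Poincar\'e's inequality for $\hat u-b$ and for $\psi\in H^{1,p}_0(B')$, and by Lemma~\ref{lem:comp}(iii),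
\[
\big(|\hat u-b|+|\psi|\big)_{B'}\le C\rho\,\big(|\nabla u|^p\big)_{B'}^{1/p}\le C\,E(x_0,\rho)^{1/p}.
\]
By H\"older's inequality with exponents $\frac{p_1}p$, $\frac{p_1}{p_1-p}$ and by \eqref{eq:rh},
\[
\int_{B'}|\nabla\psi|^p\le C|B'|\,\big(|\nabla u|^{p_1}\big)_{B'}^{\frac p{p_1}}\,\big(M^{\frac{p_1}{p_1-p}}\big)_{B'}^{\frac{p_1-p}{p_1}}\le C\,E(x_0,\rho)^\beta\int_{B_\rho(x_0)}|\nabla u|^p,\qquad \beta=\frac{p_1-p}{p\,p_1}>0 .
\]
For $t\le\frac14$ the sup estimate in \eqref{eq:uhl} gives $\int_{B_{t\rho}}|\nabla v|^p\le Ct^n\int_{B'}|\nabla u|^p$. Since $\int_{B_{t\rho}}|\nabla u|^p\le C\int_{B_{t\rho}}|\nabla v|^p+C\int_{B'}|\nabla\psi|^p$, we arrive at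
\[
E(x_0,t\rho)\le C_1\big(t^p+t^{p-n}E(x_0,\rho)^\beta\big)E(x_0,\rho).
\]
Choose $t\in(0,\frac14]$ with $C_1t^p\le\frac12t^{p\alpha}$ and then $\varepsilon_0>0$ with $C_1t^{p-n}\varepsilon_0^\beta\le\frac12t^{p\alpha}$. If $E(x_0,\rho')\le\varepsilon_0$, then inductively $E(x_0,t^k\rho')\le t^{kp\alpha}\varepsilon_0$. For $t^{k+1}\rho'<s\le t^k\rho'$ monotonicity \eqref{eq:mono} gives $E(x_0,s)\le t^{kp\alpha}\varepsilon_0\le t^{-p\alpha}\varepsilon_0(s/\rho')^{p\alpha}$.
\end{proof}

\section{Conclusions}\label{sec:end}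

\begin{proof}[Proof of Theorem~\ref{thm:main} and of the H\"older estimate in Theorem~\ref{thm:more}(2)]
Let $\alpha\in(0,1)$, $B_{4\rho}(x_0)\subset\Omega$ and $x\in B_\rho(x_0)$. Then $B_{2\rho}(x)\subset\Omega$. Proposition~\ref{prop:small} with $\varepsilon=\varepsilon_0$ gives $E(x,\rho')\le\varepsilon_0$ for $\rho'=2^{-k_0-1}\rho$, with $k_0$ independent of $x$ and $u$. From \eqref{eq:eps} for $s\le\rho'$ and \eqref{eq:bound} for $\rho'<s\le\rho$ we get
\begin{equation}\label{eq:morrey}
E(x,s)\le C\Big(\frac s\rho\Big)^{p\alpha},\qquad x\in B_\rho(x_0),\ 0<s\le\rho .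
\end{equation}
The rest is Morrey's argument. Write $u_{x,s}=(u)_{B_s(x)}$. By Poincar\'e's inequality
\[
|u_{x,s}-u_{x,s/2}|\le C\big(|u-u_{x,s}|\big)_{B_s(x)}\le Cs\,\big(|\nabla u|^p\big)_{B_s(x)}^{1/p}\le C\,E(x,s)^{1/p}\le C\Big(\frac s\rho\Big)^\alpha .
\]
Summing over the radii $2^{-j}s$ we find $|u(x)-u_{x,s}|\le C(s/\rho)^\alpha$ at Lebesgue points $x$. Let $x,y\in B_\rho(x_0)$ be Lebesgue points with $s=|x-y|\le\rho$. Then $B_{s/2}(\frac{x+y}2)\subset B_s(x)\cap B_s(y)$. Comparing $u_{x,s}$ and $u_{y,s}$ with the mean over this ball gives $|u_{x,s}-u_{y,s}|\le C(s/\rho)^\alpha$, hence $|u(x)-u(y)|\le C(|x-y|/\rho)^\alpha$. For $|x-y|>\rho$ this is trivial since $Z$ is bounded. So $u$ has a representative on $B_\rho(x_0)$ with the asserted estimate. Every $x_0\in\Omega$ has such a ball, so $\mathrm{Sing}\,u=\emptyset$.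
\end{proof}

\begin{proof}[Proof of $C^{1,\gamma}$ regularity in Theorem~\ref{thm:more}(2)]
Work on a ball compactly contained in $\Omega$; constants may now depend on it and on $\alpha$. For every $\alpha<1$ and all small $\rho\le1$ we have, by \eqref{eq:morrey} and the H\"older estimate, $\int_{B_\rho(x)}|\nabla u|^p\le C\rho^{n-p+p\alpha}$ and $\mathrm{osc}_{B_\rho(x)}\hat u\le C\rho^\alpha$. In Lemma~\ref{lem:comp}(i), on the ball $B'=B_{\rho/2}(x)$, let $K$ be the closed convex hull of $\hat u(B')$. Then $|\psi|\le\mathrm{diam}\,K\le C\rho^\alpha$ and $|\hat u-b|^{p'}\le C\rho^\alpha$, and \eqref{eq:comp} gives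
\[
\int_{B'}|\nabla\hat u-\nabla v|^p\le C\rho^\alpha\rho^{n-p+p\alpha}=C\rho^{n+\delta},\qquad\delta=1-(p+1)(1-\alpha).
\]
Also $(|\nabla v|^p)_{B'}\le C\rho^{-p(1-\alpha)}$. Let $s=\rho^{1+\mu}\le\rho/4$ with $\mu>0$. By the oscillation estimate in \eqref{eq:uhl},
\[
\Big(\big|\nabla\hat u-(\nabla\hat u)_{B_s(x)}\big|^p\Big)_{B_s(x)}\le C\Big(\frac s\rho\Big)^{p\sigma_0}\rho^{-p(1-\alpha)}+Cs^{-n}\rho^{n+\delta}=C\rho^{p\mu\sigma_0-p(1-\alpha)}+C\rho^{\delta-n\mu}.
\]
Choose $\mu$ with $n\mu\le\frac14$ and then $\alpha$ so close to $1$ that $\delta\ge\frac12$ and $1-\alpha\le\frac12\mu\sigma_0$. Both exponents of $\rho=s^{1/(1+\mu)}$ are then positive, and the right side is at most $Cs^{\gamma'}$ for some $\gamma'\in(0,p)$ and all small $s$. By Campanato's theorem, which says that such a decay of mean oscillations on all small balls implies H\"older continuity, $\nabla\hat u\in C^{0,\gamma'/p}_{\mathrm{loc}}$. Hence $u=F(\hat u)\in C^{1,\gamma}_{\mathrm{loc}}$ for some $\gamma>0$.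
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(3)]
Fix $\alpha\in(0,1)$ and $x,y\in\mathbb R^n$. For $\rho>\max\{|x|,|y|\}$ the H\"older estimate on $\Omega=B_{4\rho}(0)$ gives $|U(x)-U(y)|\le C(|x-y|/\rho)^\alpha$ with $C$ independent of $\rho$. Let $\rho\to\infty$.
\end{proof}

Theorem~\ref{thm:more}(1) was proved in Section~\ref{sec:min} and Theorem~\ref{thm:more}(4) in Section~\ref{sec:sphere}.

\begin{thebibliography}{9}

\bibitem{book}
A printed mathematics book (source of the conjecture and of the known results quoted in the introduction).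

\bibitem{uhlenbeck}
K.~Uhlenbeck, Acta Math.\ \textbf{138} (1977).

\end{thebibliography}

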